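# Fibrations over even spheres that see only multiples of the fundamental class

## 1. Three lattices in $\mathbb Q^d$ and an operator with denominator $d$

Fix an integer $d\ge 1$. On $\mathbb Q^d$, with standard basis $e_1,\dots,e_d$, define three operators by
$$\Pi e_j=\tfrac1d\sum_{i}e_i,\qquad N_+e_j=-\tfrac1d\sum_{i<j}e_i,\qquad N_-e_j=-\tfrac1d\sum_{i>j}e_i .$$
Adding them, only the term $i=j$ survives, so $\Pi+N_++N_-=\frac1d I$. The number $\frac1d$ is thus written as a sum of a projection and two nilpotent operators. None of the three preserves $\mathbb Z^d$ when $d\ge2$, but each preserves a lattice of its own: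
$$L_0=\bigoplus_{i=1}^d d^{\,i}\,\mathbb Ze_i,\qquad L_1=\mathbb Z^d+\mathbb Z\,\tfrac1d(1,\dots,1),\qquad L_2=\bigoplus_{i=1}^d d^{-i}\,\mathbb Ze_i .$$

* $N_+L_0\subset L_0$, because $N_+(d^je_j)=-d^{j-1}\sum_{i<j}e_i$ and $j-1\ge i$ in every term.
* $\Pi L_1\subset L_1$, because $\Pi e_j=\frac1d(1,\dots,1)$ and $\Pi$ fixes $\frac1d(1,\dots,1)$.
* $N_-L_2\subset L_2$, because $N_-(d^{-j}e_j)=-d^{-(j+1)}\sum_{i>j}e_i$ and $j+1\le i$ in every term.

Moreover $L_0\subset \mathbb Z^d\subset L_1\subset d^{-1}\mathbb Z^d\subset L_2$.

Let $\kappa$ be an odd positive integer. Let $U_*$ be the graded group with $L_i$ in degree $\kappa i$, for $i=0,1,2$. We use three operators on it.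

* $\lambda$, of degree $\kappa$: the inclusions $L_0\subset L_1\subset L_2$, and $0$ on $L_2$.
* $\beta$, of degree $0$: $\beta_0=-N_+$ on $L_0$, $\beta_1=\Pi$ on $L_1$, $\beta_2=-N_-$ on $L_2$.
* $v$, of degree $-\kappa$, only on $U_*\otimes\mathbb Q$: $v_0=\frac1d-N_+:L_1\otimes\mathbb Q\to L_0\otimes\mathbb Q$, $v_1=\frac1d-N_-:L_2\otimes\mathbb Q\to L_1\otimes\mathbb Q$, and $0$ on $L_0\otimes\mathbb Q$.

**Lemma 1.** On $U_*\otimes\mathbb Q$,
$$v\lambda+\lambda v=\beta+\tfrac1d. \tag{1}$$

**Proof.** On $L_0$ the left side is $v_0=\frac1d-N_+=\frac1d+\beta_0$. On $L_2$ it is $v_1=\frac1d-N_-=\frac1d+\beta_2$. On $L_1$ it is $v_1+v_0=\frac2d-(N_++N_-)=\frac2d-(\frac1d-\Pi)=\frac1d+\beta_1$. $\square$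

**Example $d=2$.** Here $L_0=2\mathbb Z\oplus4\mathbb Z$, $L_1=\mathbb Z^2+\mathbb Z(\frac12,\frac12)$, $L_2=\frac12\mathbb Z\oplus\frac14\mathbb Z$. In the bases $(2e_1,4e_2)$, $(\frac12(e_1+e_2),e_1)$, $(\frac12e_1,\frac14e_2)$ the operators $\beta_0,\beta_1,\beta_2$ have the integer matrices
$$\begin{pmatrix}0&1\\0&0\end{pmatrix},\qquad \begin{pmatrix}1&1\\0&0\end{pmatrix},\qquad\begin{pmatrix}0&0\\1&0\end{pmatrix}.$$
The operator $v$ is not integral: $v_0e_1=\frac12e_1=\frac14(2e_1)$.

**What this is for.** Integer matrices can be realized by maps between wedges of spheres; matrices with denominators only by maps of rational spectra. So $\lambda$ and $\beta$ will be integral geometry and $v$ will be a gluing datum that exists only rationally. Identity (1) will let us glue an integral and a rational local system over a space on which the generator of $H^n(S^n)$ has become divisible by $d$. From this we shall build a fibration over $S^n$, $n=\kappa+1$, with finite fibre of Euler characteristic $d$, whose total space sees only the multiples of $d$ in $H_n(S^n)$. The Euler characteristic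 comes from the ranks: with signs $(-1)^{\kappa i}$ they add up to $d-d+d=d$.

**Why three degrees.** Suppose $U_*$ is any finitely generated free graded group with $\lambda,\beta$ integral and $v$ rational, of these degrees, satisfying (1), and let $d\ge2$. Write $D=v\lambda+\lambda v=\beta+\frac1d$. Eigenvalues of an integer matrix are algebraic integers and $-\frac1d$ is not one, so $D$ is invertible. *If $\lambda^2=0$, then the alternating sum of the ranks of $U_*$ is $0$.* Indeed $\lambda D=\lambda v\lambda=D\lambda$. If $\lambda x=0$ then $Dx=\lambda vx$, so $x=\lambda D^{-1}vx$. So $\ker\lambda=\operatorname{im}\lambda$ rationally, and since $\lambda$ exchanges even and odd degrees, the even and odd parts have equal dimension. In particular one degree, or two degrees differing by $\kappa$, cannot give a nonzero alternating sum. In our example $\lambda^2:L_0\to L_2$ is injective.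

From now on we replace everything by a direct sum of $|k|$ copies, where $k\neq0$ is an integer. Identity (1) persists, and $\sum_i(-1)^{\kappa i}\operatorname{rk}U_i=|k|d$.

## 2. Is $H_n(E)\to H_n(S^n)$ onto when $\chi(F)\ne0$?

Let $F\to E\xrightarrow{p}S^n$ be a fibration, where $n>1$ and $F$ is a connected finite CW complex with $\chi(F)\neq0$. The conjecture to be decided says that $p_*:H_*(E;\mathbb Z)\to H_*(S^n;\mathbb Z)$ is onto. Only degree $n$ matters, and the image there is $d\mathbb Z$ for some $d\ge0$; we call $d$ the *index*. Homology is integral unless we say otherwise.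

We quote two facts. First, the conjecture is equivalent to the vanishing of the composite
$$\pi_{n-1}(F^F;1_F)\xrightarrow{\ \omega_*\ }\pi_{n-1}(F)\xrightarrow{\ h\ }H_{n-1}(F;\mathbb Z),$$
where $F^F$ is the space of self-maps of $F$, $\omega$ is evaluation at the base point, and $h$ is the Hurewicz homomorphism. Second, it is known to hold if (a) $n$ is odd; or (b) the fibration is a fibre bundle with a Lie group as structure group; or (c) $H_{n-1}(F;\mathbb Z)$ has square-free torsion; or (d) $n=2$.

**The exact sequence.** Let $*$ be a base point on the equator $S^{n-1}\subset S^n$, let $D_\pm$ be the hemispheres, and let $F_0$ be the fibre over $*$, assumed connected. Choose fibre homotopy trivializations $T_\pm:D_\pm\times F_0\to E|_{D_\pm}$ that are the identity over $*$. Following $T_+$ over the equator by a homotopy inverse of $F_0\simeq E|_{D_-}$ gives a clutching map $\mu_0:S^{n-1}\times F_0\to F_0$ with $\mu_0|_{*\times F_0}\simeq\mathrm{id}$. By excision,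
$$H_n(E,F_0)\cong H_n(E,E|_{D_-})\cong H_n\bigl((D^n,S^{n-1})\times F_0\bigr)\cong H_0(F_0)=\mathbb Z ,$$
and this maps isomorphically to $H_n(S^n,*)=\mathbb Z$. The generator $[D^n]\times\mathrm{pt}$ has boundary $\pm\mu_{0*}([S^{n-1}]\times\mathrm{pt})$. So in
$$H_n(E)\to H_n(E,F_0)=\mathbb Z\xrightarrow{\ \partial\ }H_{n-1}(F_0),\qquad \partial(1)=\pm\mu_{0*}([S^{n-1}]\times\mathrm{pt}), \tag{2}$$
the index $d$ generates $\ker\partial$. If $d\ge1$, then $\partial(1)$ has order exactly $d$.

**Simple cases.** If $H_{n-1}(F)=0$, then $p_*$ is onto by (2). This covers, for $n$ even, every fibre with homology only in even degrees, such as $\mathbb{CP}^m$. For the Hopf fibration $S^3\to S^7\to S^4$ we have $H_4(S^7)=0$, so the index is $0$; here $\chi(S^3)=0$, so the hypothesis on $\chi$ cannot be dropped.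

**Theorem A.** Let $n\ge4$ be even and let $d\ge1$, $k\neq0$ be integers. There is a fibration $p:E\to S^n$ whose fibre is simply connected and homotopy equivalent to a finite CW complex $F$, with $\chi(F)=kd$ and $p_*H_n(E;\mathbb Z)=d\,\mathbb Z\subset\mathbb Z=H_n(S^n;\mathbb Z)$.

**Theorem A′.** With the same data, there is $\alpha\in\pi_{n-1}(F^F;1_F)$, where $F$ is an actual finite, simply connected CW complex with $\chi(F)=kd$, such that $h\omega_*(\alpha)\in H_{n-1}(F;\mathbb Z)$ has order exactly $d$.

**Proof of A′ from A.** Let $u:F_0\to F$ and $w:F\to F_0$ be inverse homotopy equivalences, where $F_0$ is the fibre of $p$. Put $\mu=u\,\mu_0(1\times w):S^{n-1}\times F\to F$. Its restriction to $*\times F$ is homotopic to $uw\simeq1_F$. By homotopy extension for the subcomplex $*\times F$ we may deform $\mu$ until this restriction equals $1_F$. The adjoint $S^{n-1}\to F^F$ then represents a class $\alpha\in\pi_{n-1}(F^F;1_F)$. The class $\omega_*(\alpha)$ is represented by $x\mapsto\mu(x,\mathrm{pt})$, so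
$$h\omega_*(\alpha)=\mu_*([S^{n-1}]\times\mathrm{pt})=u_*\mu_{0*}([S^{n-1}]\times\mathrm{pt}).$$
By (2) and Theorem A this has order exactly $d$. $\square$

**Consequences.** In Theorem A, "the fibre is a finite complex" is meant up to homotopy equivalence, as usual; Theorem A′ contradicts literally the equivalent form quoted above. Take $d\ge2$ and $k=1$: for every even $n\ge4$ there is a fibration over $S^n$ with simply connected finite fibre, $\chi(F)=d\ne0$, and $p_*$ not onto. So **the conjecture is false**, already for $n=4$ and $\chi(F)=2$. Together with (a) and (d): for $n>1$ the conjecture holds precisely when $n$ is odd or $n=2$.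

The divisibility $d\mid\chi(F)$ is forced. The Becker–Gottlieb transfer (*Transfer maps for fibrations and duality*, Compositio Math. 33 (1976)) is a stable map $\Sigma^\infty S^n_+\to\Sigma^\infty E_+$ whose composite with $p$ induces multiplication by $\chi(F)$ on ordinary homology, so $\chi(F)\mathbb Z\subset p_*H_n(E)$. By Theorem A, for even $n\ge4$ every pair $(\chi,d)$ with $\chi\neq0$, $d\ge1$, $d\mid\chi$ occurs.

The rest of these notes proves Theorem A. Throughout, $n\ge4$ is even, $\kappa=n-1$ is **odd** and $\ge3$, $s\in H^n(S^n;\mathbb Z)$ is the generator, and $t\in S^n$ is the base point.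

## 3. Index $d$ with Euler characteristic zero

If we allow $\chi=0$, index $d$ can be had by hand. For $n$ even, $H^*(BSO(n);\mathbb Q)$ is a polynomial ring on even generators, so $BSO(n)$ is rationally a product of Eilenberg–Mac Lane spaces of even degree and $\pi_{2n-1}BSO(n)$ is torsion. Let $\alpha_1,\alpha_2\in\pi_nBSO(n)$ have Euler numbers $2$ and $-2d$ (multiples of $TS^n$). Their Whitehead product lies in $\pi_{2n-1}BSO(n)$, so it has some finite order $M$, and $[M\alpha_1,M\alpha_2]=M^2[\alpha_1,\alpha_2]=0$. Therefore the bundle $(M\alpha_1,M\alpha_2)$ on $S^n\vee S^n$ extends to a rank-$n$ bundle $\xi$ on $S^n\times S^n$ with Euler class $2M(s\times1-d\cdot1\times s)$.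

Let $P_0=S(\xi)$ be the sphere bundle and $q:P_0\to S^n$ the first projection. Its fibre is an $S^{n-1}$-bundle over $S^n$, so $\chi=0$. The pullback of $\xi$ to $S(\xi)$ has a tautological nowhere zero section, so its Euler class vanishes. Evaluating on $z\in H_n(P_0)$ gives $\langle s,q_*z\rangle=d\,\langle 1\times s,z\rangle$, so the index is divisible by $d$. Conversely, let $\delta:S^n\to S^n$ have degree $d$. The map $(\delta,\mathrm{id}):S^n\to S^n\times S^n$ pulls the Euler class back to $2M(d-d)=0$. A rank-$n$ oriented bundle on $S^n$ with zero Euler class has a nowhere zero section, so this map lifts to $P_0$, and $d$ is attained. The index is exactly $d$.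

**Changing the Euler characteristic.** Let $q:P\to S^n$ have index $d$ and fibre $A$ with $\chi(A)=0$. Suppose $X\supset P$ is obtained by attaching cells and has a retraction $\rho:X\to P$. Then $p=q\rho$ has the same index, since $\rho_*$ is onto: $p_*H_n(X)=q_*H_n(P)=d\mathbb Z$. So we look for such an $X$ that makes the fibre finite, with nonzero Euler characteristic.

The first thing to try is $X=P\vee S^r$. But $S^r$ maps to a point of $S^n$, so the homotopy fibre of $X\to S^n$ is $A$ with $\Omega S^n\times S^r$ glued along $\Omega S^n\times\mathrm{pt}$, and its homology relative to $A$ is $\tilde H_*(S^r)\otimes H_*(\Omega S^n)$, of infinite rank. *One cell in the total space is $\Omega S^n$ many cells in the fibre.* Enlarging the fibre by a fibrewise wedge with a fixed space would keep it finite, but it needs a section of $q$, and a section makes $q_*$ onto. So we must attach several cells whose contributions to the fibre cancel down to something finite. The language for this is that of local systems of spectra.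

## 4. Local systems of spectra over a space

"Space" means homotopy type; pullbacks, fibres and colimits are homotopy-invariant. Let $\mathbb S$ be the sphere spectrum.

**Definition.** For a space $B$, let $Sp^B=\mathrm{Fun}(B,Sp)$: a spectrum $M_x$ for each point $x$, with coherent transport along paths. For $g:B\to B'$, restriction $g^*:Sp^{B'}\to Sp^B$ has a left adjoint $g_!$. For $B\to\mathrm{pt}$, $g_!M$ is the colimit of $M$; for instance the constant system $\mathbb S$ on $B$ has colimit $\Sigma^\infty_+B$. We write $M_{\mathbb Q}$ for the pointwise rationalization.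

We use three standard facts (Lurie, *Higher Topos Theory*, *Higher Algebra*).

**Fact 1.** If $B$ is connected with base point $b:\mathrm{pt}\to B$, then $Sp^B\simeq\mathrm{LMod}_{\mathbb S[\Omega B]}$. Under this equivalence $b_!\mathbb S$ corresponds to $\mathbb S[\Omega B]$, $b^*$ to the underlying spectrum, and $g^*$, $g_!$ for pointed $g$ to restriction and extension of scalars. Compact objects are the perfect modules. The same holds with $(Sp,\mathbb S)$ replaced by $(\mathrm{Mod}_{\mathbb Q},\mathbb Q)$.

**Fact 2 (base change).** In a pullback square of spaces, restricting a pushforward is the same as pushing forward the restriction. For example, if $A$ is the fibre of $q:P\to S^n$ over $t$, with inclusion $i_A$, then $t^*q_!M\simeq(A\to\mathrm{pt})_!\,i_A^*M$.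

**Fact 3 (James).** $T=\mathbb S[\Omega S^n]$ is the free $E_1$-ring on $S^{\kappa}\subset\Omega S^n$. So for presentable stable $\mathcal D$, an object of $\mathrm{Fun}(S^n,\mathcal D)$ is an object $D\in\mathcal D$ with a map $\tau:S^\kappa\otimes D\to D$, where $S^\kappa\otimes D=\Sigma^\kappa D$. There is a cofibre sequence $T\otimes S^\kappa\otimes D\to T\otimes D\to D$, so the mapping spectrum $(D,\tau)\to(D',\tau')$ is the fibre of
$$\mathrm{map}(D,D')\to\mathrm{map}(S^\kappa\otimes D,D'),\qquad g\mapsto g\tau-\tau'(S^\kappa\otimes g).$$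
In particular $g$ underlies a morphism as soon as $g\tau\simeq\tau'(S^\kappa\otimes g)$. **There is no condition on $\tau$**; in particular $\tau^2$ need not vanish.

On $\pi_*D$ a map $\tau$ gives the degree-$\kappa$ operator $x\mapsto\tau_*([S^\kappa]\otimes x)$. Example: the constant system $\mathbb S$ on $S^n$ is $(\mathbb S,0)$.

**Definition.** A *finite cell object* of $Sp^B$ ($B$ connected, base point $b$) is an object $\mathcal M$ with a finite filtration $0=\mathcal M_0\to\dots\to\mathcal M_l=\mathcal M$, where $\mathcal M_j=\mathrm{cof}(\Sigma^{r_j}b_!\mathbb S\to\mathcal M_{j-1})$.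

Over a point these are the finite spectra. Over $S^n$, the constant system $\mathbb S$ has two cells: it is the cofibre of $\Sigma^\kappa t_!\mathbb S\to t_!\mathbb S$, by the cofibre sequence of Fact 3. Finite cell objects are compact, because $\mathrm{map}(b_!\mathbb S,\mathcal Z)=b^*\mathcal Z$ commutes with colimits. Pointed pushforwards $g_!$ preserve them, since $g_!b_!=(gb)_!$. A spectrum is finite if it is a finite iterated extension of spheres, and its Euler characteristic is that of its homology.

**Retractive spaces.** A space $X$ with maps $P\to X\xrightarrow{\rho}P$ composing to the identity is the same as a functor $\mathcal Z:P\to\mathcal S_*$ to pointed spaces; $X$ is its total space and $\mathcal Z(x)$ is the fibre of $\rho$ over $x$. Example: the constant functor $S^r$ gives $P\times S^r$. If $b_!:\mathcal S_*\to\mathrm{Fun}(P,\mathcal S_*)$ is left adjoint to evaluation at $b$, then $b_!S^r$ has total space $P\vee S^r$. The constant functor at a point has total space $P$. Write $\Sigma^\infty_P$ for the pointwise suspension spectrum.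

## 5. From a local system with finite pushforward to a fibration with finite fibre

This section turns Theorem A into a problem about local systems on $P$.

**Lemma 2.** Let $P$ be a connected CW complex with base point $b$ and $\mathcal P$ a finite cell object of $Sp^P$. For all large $\nu$ we have $\Sigma^\nu\mathcal P\simeq\Sigma^\infty_P\mathcal Z$, where the total space $X$ of $\mathcal Z$ is obtained from $P$ by attaching finitely many cells, all of dimension $\ge n+2$.

**Proof.** We induct over a cell filtration $(\mathcal M_j)$ of $\mathcal P$, starting with the constant functor at a point. First note what fibrewise suspension does. It commutes with cofibres, and $\Sigma b_!S^r=b_!S^{r+1}$, so if a total space is obtained from $P$ by attaching cells, its fibrewise suspension is obtained by attaching the same number of cells, each of dimension one higher.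

Suppose $\Sigma^\nu\mathcal M_{j-1}\simeq\Sigma^\infty_P\mathcal Z_{j-1}$. The attaching map $\Sigma^{\nu+r_j}b_!\mathbb S\to\Sigma^\infty_P\mathcal Z_{j-1}$ is an element of
$$\pi_{\nu+r_j}\Sigma^\infty\bigl(\mathcal Z_{j-1}(b)\bigr)=\operatorname{colim}_u\pi_{\nu+r_j+u}\bigl(\Sigma^u\mathcal Z_{j-1}(b)\bigr).$$
It is represented at a finite stage $u$ with $\nu+r_j+u\ge0$. Replace $\mathcal Z_{j-1}$ by its fibrewise suspension $\Sigma^u\mathcal Z_{j-1}$ and $\nu$ by $\nu+u$. Then the attaching map comes from a map $b_!S^{\nu+r_j}\to\mathcal Z_{j-1}$. Let $\mathcal Z_j$ be its cofibre, so that $\Sigma^\nu\mathcal M_j\simeq\Sigma_P^\infty\mathcal Z_j$. Its total space is the pushout of $X_{j-1}\leftarrow P\vee S^{\nu+r_j}\to P$, that is, $X_{j-1}$ with one cell of dimension $\nu+r_j+1$ attached. After the last cell, further fibrewise suspension gives all larger $\nu$ and raises all cell dimensions to at least $n+2$. $\square$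

**Proposition 3.** Let $q:P\to S^n$ be a map with homotopy fibre $A$, where $P$ and $A$ are simply connected and homotopy equivalent to finite complexes, $\chi(A)=0$ and $q_*H_n(P)=d\mathbb Z$. Suppose there is a finite cell object $\mathcal P\in Sp^P$ such that $t^*q_!\mathcal P$ is a finite spectrum of Euler characteristic $|k|d$. Then the fibration asserted in Theorem A exists for $(n,d,k)$.

**Proof.** Take $\mathcal Z$, $X$, $\rho$ from Lemma 2. Let $p=q\rho:X\to S^n$, replace it by a fibration with total space $E\simeq X$, and let $F_0$ be its fibre.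

**Step 1: the homology of $F_0$ relative to $A$.** We have $F_0=X\times_PA$, a retractive space over $A$ classified by $\mathcal Z|_A$. The colimit of $\mathcal Z|_A$ in pointed spaces is $F_0/A$. By Fact 2,
$$\Sigma^\infty(F_0/A)=\operatorname{colim}_A\Sigma^\infty\mathcal Z|_A=(A\to\mathrm{pt})_!\,i_A^*\Sigma^\nu\mathcal P=\Sigma^\nu\,t^*q_!\mathcal P .$$
So $H_*(F_0,A)$ is finitely generated with Euler characteristic $(-1)^\nu|k|d$.

**Step 2: $F_0$ is homotopy finite.** The restriction of $p$ to $P$ is $q$, so $A=P\times_XF_0$, and $A\to F_0$ is the pullback of $P\to X$. The latter is $(n+1)$-connected because the cells have dimension $\ge n+2$; hence so is $A\to F_0$, and $F_0$ is simply connected. It has the homotopy type of a CW complex (Milnor). Its total homology is finitely generated, by Step 1 and the finiteness of $A$. A simply connected CW complex with finitely generated total integral homology is homotopy equivalent to a finite complex $F$.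

**Step 3: Euler characteristic and index.** We get $\chi(F)=\chi(A)+(-1)^\nu|k|d=(-1)^\nu|k|d$, which is $kd$ for $\nu$ of the right parity; both parities are available. Finally $\rho_*$ is onto, as $P\to X\xrightarrow{\rho}P$ is the identity, so $p_*H_n(E)=q_*\rho_*H_n(X)=q_*H_n(P)=d\mathbb Z$. $\square$

**What one or two cells can do.** Let $d\ge2$ and $q(b)=t$. For one cell, $t^*q_!b_!\mathbb S=t^*t_!\mathbb S=\mathbb S[\Omega S^n]$, which is infinite: this is $P\vee S^r$ again. In homology $H_*(\Omega S^n)=\mathbb Z[x]$ is the tensor algebra on $x$ of degree $\kappa$. With two cells one would like the attaching map to become $x$, since $\mathbb Z[x]/(x)=\mathbb Z$. An attaching map $\Sigma^{\kappa}b_!\mathbb S\to b_!\mathbb S$ is an element of $\pi_\kappa\mathbb S[\Omega P]$; its image in $H_\kappa(\Omega S^n)=\mathbb Zx$ comes from $H_\kappa(\Omega P)$. The homology suspension $H_\kappa(\Omega P)\to H_n(P)$ is natural, and for $S^n$ it is an isomorphism, so this image lies in $d\mathbb Zx$, say $cx$ with $d\mid c$. The quotient of $\mathbb Z[x]$ by $cx$ is then $\mathbb Z/c$ in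 every degree $\kappa i$, $i\ge1$, so the pushforward is never finite. The element $x$ is not available; only $dx$ is. We need a system of several cells in which the denominator $d$ is absorbed, and this is what (1) does.

## 6. The space $E_\infty$ over which $s$ is divisible by $d$

We first solve the problem over an infinite space. Let $H=K(\mathbb Z,n)$, $H_{\mathbb Q}=K(\mathbb Q,n)$ and $l:H\to H_{\mathbb Q}$ the natural map. Put
$$E_\infty=S^n\times_{H_{\mathbb Q}}H\quad(\text{along } s/d \text{ and } l),\qquad \pi:E_\infty\to S^n,\quad\eta:E_\infty\to H .$$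
A map $Z\to E_\infty$ is a map $f:Z\to S^n$, a class $y\in H^n(Z;\mathbb Z)$, and a homotopy showing $y=\frac1df^*s$ rationally.

The fibre of $\pi$ over $t$ is $A_\infty=\mathrm{fib}(l)=K(\mathbb Q/\mathbb Z,n-1)$. Let $a\in A_\infty$ and $o\in H$ be base points, and $c=\eta|_{A_\infty}:A_\infty\to H$. Since $n-1\ge3$, $E_\infty$ is simply connected.

The reason for dividing only rationally lies in $\Omega A_\infty=K(\mathbb Q/\mathbb Z,n-2)$. Rationally it is a point. For homology mod a prime, it looks like $\Omega H$ through $\Omega c$ (proved in Section 8). So a local system on $A_\infty$ can be glued from one pulled back from $H$ and a rational vector space.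

Let $C=\mathbb S[\Omega H]=\mathbb S[K(\mathbb Z,\kappa)]$, and let $\iota\in\pi_\kappa C$ be the class of $S^\kappa\subset\Omega S^n\xrightarrow{\Omega s}\Omega H$. Since $\kappa$ is odd, $\pi_*C_{\mathbb Q}=\Lambda_{\mathbb Q}(\iota)$, with $\iota^2=0$.

## 7. Gluing an integral and a rational system with the operator $v$

Let $U=\bigoplus_i\Sigma^{\kappa i}\mathbb S\otimes U_i$ be the wedge of spheres with the homology groups $U_*$ of Section 1 ($|k|$ copies). The integer matrices of $\lambda$ and $\beta$ define maps $\lambda:S^\kappa\otimes U\to U$ and $\beta:U\to U$.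

**Step 1: an integral system $\mathcal V$ on $S^n\times H$.** We use $Sp^{S^n\times H}=\mathrm{Fun}(S^n,Sp^H)$ and Fact 3. Let $\mathcal V=(C\otimes U,\theta)$, where $C\otimes U=o_!U\in\mathrm{LMod}_C=Sp^H$, and $\theta:S^\kappa\otimes C\otimes U\to C\otimes U$ is the $C$-linear map whose restriction to $S^\kappa\otimes U$ is $\lambda+(\iota\otimes1)(S^\kappa\otimes\beta)$. Only integral data enter. On rational homotopy $\Lambda(\iota)\otimes U_{\mathbb Q}$, moving $[S^\kappa]$ past $\iota$ costs the Koszul sign $(-1)^{\kappa\kappa}=-1$. So for $x\in U_{\mathbb Q}$,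
$$\theta(x)=\lambda x+\iota\beta x,\qquad\theta(\iota x)=-\iota\,\theta(x)=-\iota\lambda x. \tag{3}$$
Let $\mathcal X=(\pi,\eta)^*\mathcal V\in Sp^{E_\infty}$.

**Step 2: $\mathcal X_{\mathbb Q}$ is pulled back from $S^n$, with operator $\theta+\frac1d\iota$.** This is where the denominator appears. The map $\Omega l$ is a rational homology isomorphism, so $\mathbb Q[\Omega S^n\times\Omega H]\simeq\mathbb Q[\Omega S^n\times\Omega H_{\mathbb Q}]$, and $\mathcal V_{\mathbb Q}$ is the pullback along $1\times l$ of an essentially unique $\tilde{\mathcal V}\in\mathrm{Fun}(S^n\times H_{\mathbb Q},\mathrm{Mod}_{\mathbb Q})$. On $E_\infty$ we have $l\eta\simeq(s/d)\pi$, so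
$$\mathcal X_{\mathbb Q}=(\pi,l\eta)^*\tilde{\mathcal V}=\pi^*\mathcal G',\qquad \mathcal G'=(\mathrm{id},s/d)^*\tilde{\mathcal V}.$$
The underlying object of $\mathcal G'$ is $C_{\mathbb Q}\otimes U$. By Fact 1 its operator $\tau'$ is the action of the image of $[S^\kappa]$ under
$$S^\kappa\subset\Omega S^n\xrightarrow{(1,\,\Omega(s/d))}\Omega S^n\times\Omega H_{\mathbb Q}.$$
The class $[S^\kappa]$ is primitive: the diagonal takes it to $[S^\kappa]\otimes1+1\otimes[S^\kappa]$. The second component takes $[S^\kappa]$ to $\frac1d\iota$. So the image is $[S^\kappa]\times1+1\times\frac1d\iota$. The first summand acts by $\theta$ and the second by multiplication by $\frac1d\iota$, hence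
$$\tau'=\theta+\tfrac1d\,\iota\cdot .$$

**Step 3: a rational system with a map to $\mathcal X_{\mathbb Q}$.** We want to cut the fibre $C_{\mathbb Q}\otimes U$ down to $U_{\mathbb Q}$, compatibly with transport over $S^n$. Let $\mathcal G=(U_{\mathbb Q},\lambda)\in\mathrm{Fun}(S^n,\mathrm{Mod}_{\mathbb Q})$, $\mathcal Y=\pi^*\mathcal G$, and
$$g_0:U_{\mathbb Q}\to C_{\mathbb Q}\otimes U,\qquad g_0(x)=x+\iota vx ,$$
a map of degree $0$. By (3) and $\iota^2=0$,
$$\tau'g_0(x)=\lambda x+\iota\beta x+\tfrac1d\iota x-\iota\lambda vx,\qquad g_0\lambda(x)=\lambda x+\iota v\lambda x .$$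
The difference of the two is $\iota(\beta+\frac1d-\lambda v-v\lambda)x$, which is $0$ by (1). Maps in $\mathrm{Mod}_{\mathbb Q}$ are determined by their effect on homotopy groups, so by Fact 3 $g_0$ underlies a morphism $\mathcal G\to\mathcal G'$. Put $g=\pi^*g_0:\mathcal Y\to\mathcal X_{\mathbb Q}$.

**Step 4: gluing.** Define
$$\mathcal W=\mathcal X\times_{\mathcal X_{\mathbb Q}}\mathcal Y\in Sp^{E_\infty}.$$

Compare with $v=0$: then the computation in Step 3 would require $\beta=-\frac1d$, which is not integral for $d\ge2$. This is the obstacle of Section 5 in its present form, and $v$ removes it.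

## 8. $\mathcal W$ is compact and its pushforward is finite

**Lemma 4.** $\mathcal W|_{A_\infty}$ has a finite filtration with graded pieces $a_!(\Sigma^{\kappa i}\mathbb S\otimes U_i)$, $i=0,1,2$.

**Proof.** **Step 1: describe the restriction.** On $A_\infty$ the map $(\pi,\eta)$ is $(t,c)$, so $\mathcal X|_{A_\infty}=c^*o_!U$. The space $\Omega A_\infty=K(\mathbb Q/\mathbb Z,n-2)$ is connected and rationally acyclic, so $\mathbb Q[\Omega A_\infty]\simeq\mathbb Q$, and evaluation at $a$ is an equivalence $\mathrm{Fun}(A_\infty,\mathrm{Mod}_{\mathbb Q})\simeq\mathrm{Mod}_{\mathbb Q}$. Hence $\mathcal W|_{A_\infty}$ is the pullback of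
$$c^*o_!U\to(c^*o_!U)_{\mathbb Q}=\mathrm{const}(C_{\mathbb Q}\otimes U)\xleftarrow{\ g_0\ }\mathrm{const}(U_{\mathbb Q}).$$

**Step 2: reduce to one sphere.** Filter $U$ by the sub-wedges $U^{\le i}$ of pieces of degree $\le\kappa i$. In $\mathrm{Mod}_{\mathbb Q}$ we may take all objects to be graded vector spaces with zero differential. As $v$ lowers degree, $g_0$ maps $U^{\le i}_{\mathbb Q}$ into $C_{\mathbb Q}\otimes U^{\le i}$, strictly. So the whole cospan is filtered, its pullback is filtered, and the graded pieces of the pullback are the pullbacks of the graded pieces of the cospan. On the $i$-th graded piece the term $\iota vx$ disappears and $g_0$ becomes the unit inclusion $U_{i,\mathbb Q}\to C_{\mathbb Q}\otimes U_i$, $x\mapsto x$ (suspended $\kappa i$ times). So it suffices to show that the pullback of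
$$c^*o_!\mathbb S\to(c^*o_!\mathbb S)_{\mathbb Q}\leftarrow\mathrm{const}\,\mathbb Q\quad(\text{unit map})$$
is $a_!\mathbb S$.

**Step 3: a rationalization square.** The unit $\mathbb S\to o^*o_!\mathbb S=a^*c^*o_!\mathbb S$ is adjoint to a map $a_!\mathbb S\to c^*o_!\mathbb S$. At $a$ it is the ring map $\mathbb S[\Omega A_\infty]\to\mathbb S[\Omega H]$. Since $\mathbb Q[\Omega A_\infty]\simeq\mathbb Q$, we have $(a_!\mathbb S)_{\mathbb Q}=\mathrm{const}\,\mathbb Q$, and the rationalized map is the unit $\mathbb Q\to C_{\mathbb Q}$. So the square formed by $a_!\mathbb S\to c^*o_!\mathbb S$ and its rationalization has exactly the required corners. It is a pullback if and only if the cofibre $Q$ of $\mathbb S[\Omega A_\infty]\to\mathbb S[\Omega H]$ satisfies $Q\simeq Q_{\mathbb Q}$, that is, if $Q$ is rational.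

**Step 4: $Q$ is rational.** The map $\Omega c:K(\mathbb Q/\mathbb Z,n-2)\to K(\mathbb Z,n-1)$ has fibre $K(\mathbb Q,n-2)$, which is $\mathbb Z/\ell$-acyclic for every prime $\ell$, over a simply connected base. By the Serre spectral sequence $\Omega c$ is an isomorphism on mod $\ell$ homology, so $H_*(Q;\mathbb Z/\ell)=0$, which says $H_*(Q/\ell;\mathbb Z)=0$. Since $Q/\ell$ is bounded below, the Hurewicz theorem gives $Q/\ell=0$. So every prime acts invertibly on $Q$. $\square$

**Lemma 5.** (i) $t^*\pi_!\mathcal W$ is a finite spectrum of Euler characteristic $|k|d$. (ii) $\mathcal W$ is compact in $Sp^{E_\infty}$.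

**Proof.** (i) By Fact 2, $t^*\pi_!\mathcal W=(A_\infty\to\mathrm{pt})_!(\mathcal W|_{A_\infty})$, and $(A_\infty\to\mathrm{pt})_!\,a_!$ is the identity. By Lemma 4 this is an iterated extension of the $\Sigma^{\kappa i}\mathbb S\otimes U_i$, with Euler characteristic $\sum_i(-1)^{\kappa i}\operatorname{rk}U_i=|k|d$.

(ii) We have $E_\infty=\operatorname{colim}_{x\in S^n}(E_\infty)_x$. So $\mathrm{map}(\mathcal W,\mathcal Z)$ is the spectrum of sections over $S^n$ of the local system $x\mapsto\mathrm{map}(\mathcal W_x,\mathcal Z_x)$, where the subscript denotes restriction to $(E_\infty)_x$. Put $\Lambda=\mathrm{map}(\mathcal W|_{A_\infty},\mathcal Z|_{A_\infty})$. Sections are maps from the constant system $(\mathbb S,0)$, so Fact 3 gives a fibre sequence, natural in $\mathcal Z$,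
$$\mathrm{map}(\mathcal W,\mathcal Z)\to\Lambda\to\Omega^{n-1}\Lambda .$$
By Lemma 4, $\mathcal W|_{A_\infty}$ is a finite extension of compact objects $a_!\Sigma^{\kappa i}\mathbb S$, hence compact. So $\Lambda$ commutes with filtered colimits in $\mathcal Z$, hence so does $\Omega^{n-1}\Lambda$, hence the fibre. $\square$

## 9. Descent from $E_\infty$ to a finite complex $Z$

Compactness lets us replace $E_\infty$ by a finite complex, once we know that compact objects have finitely many cells.

**Lemma 6.** If $B$ is simply connected, every compact $M\in Sp^B$ is a finite cell object.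

**Proof.** Let $R=\mathbb S[\Omega B]$. It is connective with $\pi_0R=\mathbb Z$, since $\Omega B$ is connected. By Fact 1, $M$ is a perfect $R$-module, hence bounded below. Write $M_{\mathbb Z}=H\mathbb Z\otimes_RM$. It is perfect over $\mathbb Z$, hence represented by a complex of finitely generated free groups in degrees $[\ell_0,\ell_1]$.

*Observation.* If a bounded-below module $M$ has $H_{<i}(M_{\mathbb Z})=0$, then $M$ is $i$-connective and $\pi_iM=H_i(M_{\mathbb Z})$. Indeed, if $M$ is $j$-connective then $H_j(M_{\mathbb Z})=\mathbb Z\otimes_{\pi_0R}\pi_jM=\pi_jM$; now raise $j$ step by step up to $i$.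

Start with $M^{(\ell_0)}=M$. For $\ell_0\le i<\ell_1$, suppose $M^{(i)}$ is $i$-connective and its reduction is represented by a finitely generated free complex in degrees $\le\ell_1$. Then $\pi_iM^{(i)}=H_i(M^{(i)}_{\mathbb Z})$ is finitely generated. Choose $R^{a_i}[i]\to M^{(i)}$ onto $\pi_i$, and let $M^{(i+1)}$ be the cofibre. It is $(i+1)$-connective. Its reduction is the cone of $\mathbb Z^{a_i}[i]\to M^{(i)}_{\mathbb Z}$, again a finitely generated free complex in degrees $\le\max(\ell_1,i+1)=\ell_1$.

At the end, $M^{(\ell_1)}_{\mathbb Z}$ has homology only in degree $\ell_1$. There it is the kernel of a map out of a finitely generated free group, hence free, of rank $a_{\ell_1}$ say. A basis gives a map $R^{a_{\ell_1}}[\ell_1]\to M^{(\ell_1)}$ that is an equivalence after $H\mathbb Z\otimes_R$. Its cofibre is bounded below with zero reduction, so it is $0$ by the observation. Put $M^{(\ell_1+1)}=0$.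

The objects $\mathrm{fib}(M\to M^{(i+1)})$ form a finite filtration of $M$, and the cofibre of each step is $\mathrm{fib}(M^{(i)}\to M^{(i+1)})=R^{a_i}[i]$. So each step attaches $a_i$ cells, one after another. $\square$

**Step 1: $\mathcal W$ comes from a finite complex.** By Lemmas 5 and 6, $\mathcal W$ is a finite cell object. Take a CW model of $E_\infty$ with base vertex $e$. It is the directed union of its finite connected subcomplexes $Z_\gamma$ containing $e$. Let $i_\gamma:Z_\gamma\to E_\infty$ and $i_{\gamma\gamma'}:Z_\gamma\to Z_{\gamma'}$ be the inclusions. Suppose a stage of the cell filtration is $(i_\gamma)_!N$, with $N$ a finite cell object of $Sp^{Z_\gamma}$ (the stage $0$ certainly is). The next attaching map $\Sigma^re_!\mathbb S\to(i_\gamma)_!N$ is an element of $\pi_r$ of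
$$e^*(i_\gamma)_!N=\operatorname{colim}_{\gamma'}e^*(i_{\gamma\gamma'})_!N .$$
This equality holds for $N=e_!\mathbb S$, where it says $\mathbb S[\Omega E_\infty]=\operatorname{colim}\mathbb S[\Omega Z_{\gamma'}]$, which is true because $\Omega E_\infty=\operatorname{colim}\Omega Z_{\gamma'}$. Both sides are exact in $N$, so it holds for all finite cell objects. Hence the attaching map comes from a map $\Sigma^re_!\mathbb S\to(i_{\gamma\gamma'})_!N$ over some $Z_{\gamma'}$, whose cofibre is a finite cell object pushing forward to the next stage. After finitely many cells we get $\mathcal W\simeq i_!\mathcal N$ for a map $i:Z\to E_\infty$ from a finite connected complex and a finite cell object $\mathcal N\in Sp^Z$.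

**Step 2: improve $Z$.** If $Z\subset Z'$ and $i$ extends to $i':Z'\to E_\infty$, we may replace $\mathcal N$ by its pushforward to $Z'$, because $\mathcal W\simeq i_!\mathcal N$ is $i'_!$ of it. We do this twice.

* Attach 2-cells along generators of $\pi_1Z$ and extend $i$, which is possible because $\pi_1E_\infty=0$. Now $Z$ is simply connected.
* Wedge on a sphere $S^n\to E_\infty$ whose composite to $S^n$ has degree $d$. It exists: by the Mayer–Vietoris sequence of the pullback, $\pi_nE_\infty\to\pi_nS^n\oplus\pi_nH\to\pi_nH_{\mathbb Q}$, $(x,y)\mapsto\frac xd-y$, is exact, and $(d,1)\mapsto0$.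

**Step 3: record what $Z$ carries.** Let $f=\pi i:Z\to S^n$ and $y_Z=\eta i\in H^n(Z;\mathbb Z)$. Then $f_!\mathcal N=\pi_!i_!\mathcal N=\pi_!\mathcal W$. Since $l\eta\simeq(s/d)\pi$, we have $y_Z=\frac1df^*s$ in $H^n(Z;\mathbb Q)$. So $f^*s-d\,y_Z$ is torsion, and for some $m\ge1$
$$m\,f^*s=md\,y_Z\in H^n(Z;\mathbb Z). \tag{4}$$

The map $f:Z\to S^n$ itself need not have a finite fibre. We push $\mathcal N$ forward once more, to a sphere bundle like that of Section 3.

## 10. A sphere bundle over $S^n\times Z$ with Euler class a multiple of $s-dy$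

Let $K=K(\mathbb Z,n)$ be a CW complex with finite skeleta $K_r$, let $\iota_n$ be its fundamental class, and let $[w]:K\to K$ be multiplication by $w$.

**Lemma 7.** For $r\ge n+1$ there are $M\ge1$ and an oriented rank-$n$ vector bundle over $K_r$ with Euler class $M\iota_n$.

**Proof.** **Step 1: torsion classes die under some $[w]$.** *Claim: for $j\ge1$, a torsion group $G$ and $x\in H^j(K;G)$, there is $w\ge1$ with $[w]^*x=0$.*

For $q\ge1$ the colimit of $H_q(K)$ along $[1],[2],[3],\dots$ is $H_q(K(\mathbb Q,n);\mathbb Z)$, a $\mathbb Q$-vector space. So each torsion element of $H_q(K)$ is killed by some product $[1\cdot2\cdots u]_*$. The groups $H_j(K)$ and $H_{j-1}(K)$ are finitely generated, and $H_0(K)=\mathbb Z$ is torsion free, so one $[w_1]_*$ kills the torsion subgroups of both.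

Let $\varphi:H_j(K)\to G$ be induced by $x$. Its image is a finitely generated torsion group, of exponent $e_0$ say. If $n\nmid j$, then $H_j(K)$ is torsion, because $H^*(K;\mathbb Q)=\mathbb Q[\iota_n]$, and so $[w_1]_*[e_0]_*=0$ on it. If $n\mid j$, then $[e_0]^*\iota_n^{j/n}=e_0^{j/n}\iota_n^{j/n}$, so $[e_0]_*$ acts on $H_j(K)$ modulo torsion as $e_0^{j/n}$. So for $z\in H_j(K)$, $[w_1]_*[e_0]_*z=e_0^{j/n}[w_1]_*z$, and $\varphi$ kills this as $j/n\ge1$. In both cases $\varphi[w_1]_*[e_0]_*=0$.

By the universal coefficient theorem, $[w_1e_0]^*x$ lies in $\mathrm{Ext}(H_{j-1}(K),G)=\mathrm{Ext}(\mathrm{tors}\,H_{j-1}(K),G)$. A further $[w_1]^*$ kills it, since $[w_1]_*=0$ on $\mathrm{tors}\,H_{j-1}(K)$. This proves the claim.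

**Step 2: a rational map to $BSO(n)$.** Let $\mathcal B=BSO(n)$. As $n$ is even, $H^*(\mathcal B;\mathbb Q)=\mathbb Q[p_1,\dots,p_{n/2-1},e]$, so $\mathcal B_{\mathbb Q}$ is a product of Eilenberg–Mac Lane spaces. The inclusion of the factor belonging to $e$ gives $\varphi_0:K\to K(\mathbb Q,n)\to\mathcal B_{\mathbb Q}$ pulling $e$ back to $\iota_n$.

**Step 3: lift it.** Let $\Phi$ be the fibre of $\mathcal B\to\mathcal B_{\mathbb Q}$. Its homotopy groups are extensions of kernels by cokernels of $\pi_*\mathcal B\to\pi_*\mathcal B\otimes\mathbb Q$, so they are torsion. Since $\pi_1\mathcal B=0$ and $\pi_2\mathcal B=\mathbb Z/2$, $\Phi$ is simply connected. As $\mathcal B$ is simply connected, the Moore–Postnikov tower of $\mathcal B\to\mathcal B_{\mathbb Q}$ consists of principal fibrations, with $k$-invariants in $H^{j+1}$ with coefficients in $\pi_j\Phi$. Suppose $\psi:K\to\mathcal B^{(j-1)}$ lifts $\varphi_0\circ[M]$. The obstruction to lifting $\psi$ to $\mathcal B^{(j)}$ lies in $H^{j+1}(K;\pi_j\Phi)$. By Step 1 it is killed by some $[w]^*$, so $\psi\circ[w]$ lifts, and this is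 a lift of $\varphi_0\circ[Mw]$. After finitely many stages we have a lift of $\varphi_0\circ[M]$, for some $M\ge1$, to the stage $\mathcal B^{(r+1)}$. The map $\mathcal B\to\mathcal B^{(r+1)}$ is $(r+2)$-connected, so on the $r$-dimensional complex $K_r$ the lift goes up to $\mathcal B$.

**Step 4: the Euler class.** Rationally it is $[M]^*\iota_n=M\iota_n$. For $r\ge n+1$, $H^n(K_r;\mathbb Z)=\mathbb Z$ is torsion free, so the equality holds integrally. $\square$

**The bundle.** Let
$$\epsilon=m(s\times1)-md(1\times y_Z)\in H^n(S^n\times Z;\mathbb Z).$$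
Represent it by a map $S^n\times Z\to K_r$ with $r\ge n+\dim Z+1$, and let $\xi$ be the pullback of the bundle of Lemma 7. Its Euler class is $M\epsilon$. By (4), $(f,\mathrm{id})^*\epsilon=mf^*s-md\,y_Z=0$. So the composite $Z\xrightarrow{(f,\mathrm{id})}S^n\times Z\to K_r$ is null-homotopic in $K$, and, because $\dim Z+1\le r$, already in $K_r$. Hence $\xi$ is trivial over the graph of $f$. (We use triviality coming from a null-homotopy: for $Z$ of large dimension, a zero Euler class alone would not give a section.)

Let $P=S(\xi)$ and $q:P\to S^n\times Z\to S^n$. A section of $S(\xi)$ over the graph of $f$ is a map $j:Z\to P$ with $qj=f$. Take $b=j(e)$ as base point of $P$.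

**Proof of Theorem A.** We verify the hypotheses of Proposition 3 for $q:P\to S^n$ and $\mathcal P=j_!\mathcal N$.

**Step 1: $P$ and $A$.** $P$ is an $S^{n-1}$-bundle over the finite, simply connected complex $S^n\times Z$, and $n-1\ge3$. So $P$ is homotopy finite and simply connected. The fibre $A$ of $q$ is an $S^{n-1}$-bundle over $Z$, so it is homotopy finite and simply connected too, and $\chi(A)=\chi(S^{n-1})\chi(Z)=0$ since $n-1$ is odd.

**Step 2: the index of $q$ is $d$.** The pullback of $\xi$ to $S(\xi)$ has a nowhere zero section, so its Euler class vanishes: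
$$Mm\,q^*s=Mmd\,y_P\in H^n(P;\mathbb Z),$$
where $y_P$ is the pullback of $y_Z$. Evaluating on $z\in H_n(P)$ and dividing by $Mm$ gives $\langle s,q_*z\rangle=d\,\langle y_P,z\rangle$, so $q_*H_n(P)\subset d\mathbb Z$. Conversely, the sphere $S^n\subset Z\xrightarrow{j}P$ of Section 9 satisfies $qj=f$, which has degree $d$ on it. So $q_*H_n(P)=d\mathbb Z$.

**Step 3: the local system.** $\mathcal P=j_!\mathcal N$ is a finite cell object of $Sp^P$, and $q_!\mathcal P=(qj)_!\mathcal N=f_!\mathcal N=\pi_!\mathcal W$. By Lemma 5, $t^*q_!\mathcal P=t^*\pi_!\mathcal W$ is a finite spectrum of Euler characteristic $|k|d$.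

Proposition 3 now gives the fibration of Theorem A, and Section 2 deduces Theorem A′. $\blacksquare$
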